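# Which maps $\Sigma\mathbb{CP}^4\to SU(5)$ extend over $SU(5)$, and the genus of $SU(n+1)$

## 1. The suspended projective space inside $SU(n+1)$

Fix $n\ge 1$ and put $X=SU(n+1)$. For a unit complex number $z$ and a line $\ell\subset\mathbb C^{n+1}$ let $R(z,\ell)$ be the unitary map that is $z$ on $\ell$ and $1$ on $\ell^\perp$. Let $\ell_0=\mathbb C^1\subset\mathbb C^{n+1}$. The map
$$(z,\ell)\longmapsto R(z,\ell)\,R(z,\ell_0)^{-1}\in SU(n+1)$$
is trivial when $z=1$ or $\ell=\ell_0$, and it embeds the reduced suspension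
$$A=A_n=\Sigma\mathbb{CP}^n\subset SU(n+1).$$

This subspace is small enough for K-theory to compute all maps out of it. The map $SU(n+1)\to SU$ is $(2n+2)$-connected and $\dim A=2n+1$, so with Bott periodicity
$$[A,SU(n+1)]=[A,SU]=\tilde K^{-1}(\Sigma\mathbb{CP}^n)=\tilde K^0(\mathbb{CP}^n),$$
and the pointwise product of maps corresponds to addition. Let $L$ be the tautological line bundle and $x=L-1$. Then $\tilde K^0(\mathbb{CP}^n)$ is free on $x,x^2,\dots,x^n$. The map $(z,\ell)\mapsto R(z,\ell)$ is the Bott clutching map "multiply by $z$ on $L$", so the inclusion $A\subset X$ has class $L-1=x$.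

A self-map of $X$ restricts to $A$. The question of this lecture is which classes $\kappa\in\tilde K^0(\mathbb{CP}^n)$ are restrictions of self-maps of $SU(n+1)$. For $n\le 3$ all of them are. For $n=4$ the answer will be:

> the class $ax+bx^2+cx^3+ex^4$ extends to a map $SU(5)\to SU(5)$ if and only if $b+c$ is even.

This one parity condition decides the number of homotopy types that look like $SU(5)$ at every prime. To say how, we need the action on cohomology.

**The degree vector.** Let $x_{2i+1}\in H^{2i+1}(X;\mathbb Z)$, $1\le i\le n$, be the cohomology suspension of the Chern class $c_{i+1}$. These classes are primitive, and $H^*(X;\mathbb Z)=\Lambda(x_3,x_5,\dots,x_{2n+1})$. Write $QH^*$ for indecomposables, that is, positive-degree cohomology modulo products; thus $QH^{2i+1}(X;\mathbb Z)=\mathbb Z x_{2i+1}$. In $H^*(BSU;\mathbb Q)$ we have $(i+1)!\,\mathrm{ch}_{i+1}=\pm(i+1)c_{i+1}+\text{decomposables}$, and suspension kills decomposables. So for $g\in[Y,SU]$, rationally,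
$$g^*x_{2i+1}=\pm\, i!\,\mathrm{ch}(g)_{2i+1},\qquad\text{the sign depending only on } i. \tag{1}$$
Put $t=c_1(L)$. For the inclusion of $A$ we have $\mathrm{ch}(x)=e^t-1$, so (1) says that $x_{2i+1}|_A$ is $\pm$ the suspension of $t^i$. Hence $QH^{2i+1}(X)\to H^{2i+1}(A)$ is an isomorphism (products vanish on the suspension $A$).

**Definition.** Let $p$ be a prime. A map $f:X\to X_{(p)}$, equivalently a self-map of $X_{(p)}$, acts on $QH^{2i+1}(\,\cdot\,;\mathbb Z_{(p)})\cong\mathbb Z_{(p)}$ by a number $d_i(f)$. Put $d(f)=(d_1(f),\dots,d_n(f))$. For $\kappa=\sum_{j=1}^n a_jx^j$ put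
$$d_i(\kappa)=i!\,[t^i]\sum_j a_j(e^t-1)^j=\sum_{j\le i}a_j\,j!\,S(i,j), \tag{2}$$
where $S(i,j)$ are the Stirling numbers of the second kind.

If $f|_A$ has class $\kappa$, then $d(f)=d(\kappa)$. Indeed restriction to $A$ gives $(f|_A)^*x_{2i+1}=d_i(f)\,x_{2i+1}|_A$. By (1) the left side is $\pm i!\,\mathrm{ch}(\kappa)$ in degree $2i+1$, and $x_{2i+1}|_A=\pm i!\,\mathrm{ch}(x)$ with the same sign.

*Examples.* The identity has $d=(1,\dots,1)$. The power map $B\mapsto B^k$ has class $kx$ and $d=(k,\dots,k)$. For any integer $k$,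
$$d_i(L^k-1)=i!\,[t^i](e^{kt}-1)=k^i. \tag{3}$$

Clearly $d(fg)=d(f)d(g)$ for composites. A self-map $f$ of $X_{(p)}$ is an equivalence iff all $d_i(f)$ are units in $\mathbb Z_{(p)}$: an endomorphism of the exterior algebra $H^*(X;\mathbb Z_{(p)})$ is bijective iff it is bijective on indecomposables, and $X_{(p)}$ is simply connected. So
$$D_p=\{d(f): f\text{ a self-equivalence of }X_{(p)}\}\subset(\mathbb Z_{(p)}^*)^n$$
is a subgroup. The K-theoretic upper bound for it is
$$\Lambda_p=\{d(\kappa):\kappa\in\tilde K^0(\mathbb{CP}^n)\otimes\mathbb Z_{(p)}\},\qquad U_p=\Lambda_p\cap(\mathbb Z_{(p)}^*)^n .$$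

## 2. The Mislin genus and the statements

**Definition.** Let $X$ be a nilpotent CW complex of finite type. The (Mislin) genus $\mathcal G(X)$ is the set of homotopy types of nilpotent CW complexes $Y$ of finite type such that $Y_{(p)}\simeq X_{(p)}$ for every prime $p$.

*Example.* $\mathcal G(S^3)$ is a single point. If $Y$ is in it, then $\pi_1(Y)$ is a finitely generated nilpotent group with trivial localizations, so $Y$ is simply connected. Its homology is finitely generated and is that of $S^3$ at each prime, so it is that of $S^3$. A generator of $\pi_3(Y)\cong H_3(Y)\cong\mathbb Z$ is then an equivalence $S^3\to Y$.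

Let $\varphi$ be Euler's function. The following facts are quoted, and none is used below. The genus of $SU(n)$ is trivial for $n\le 3$. With $SU_m$ denoting the Postnikov approximation $SU^{(2m)}$ of $SU$, there is an epimorphism from $\mathcal G(SU(n+1))$ onto $\mathcal G(SU_{n+1})$. Zabrodsky showed that the latter has $(\varphi(3!)/2)\cdots(\varphi(n!)/2)$ elements, so this number is a lower bound for $|\mathcal G(SU(n+1))|$. Zabrodsky's conjecture says that for $n\ge3$ it is the exact order: $|\mathcal G(SU(n+1))|=\prod_{m=3}^n[\varphi(m!)/2]$.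

**Theorem A.** Let $n\ge3$. Then $D_p\subset U_p$ are groups, and
$$|\mathcal G(SU(n+1))|=\prod_{m=3}^n\frac{\varphi(m!)}2\cdot\prod_{p\le n}[U_p:D_p].$$
So the conjecture for a given $n$ holds iff $D_p=U_p$ for all $p\le n$.

**Theorem B.** For $n=3$: $D_p=U_p$ for all $p$, so $\mathcal G(SU(4))$ is trivial.

**Theorem C.** A map $\Sigma\mathbb{CP}^4\to SU(5)$ with class $ax+bx^2+cx^3+ex^4\in\tilde K^0(\mathbb{CP}^4)$ extends to a map $SU(5)\to SU(5)$ iff $b+c$ is even. Consequently $D_p$ (for $n=4$) is given by the $p$-local conditions $d_3\equiv d_1\bmod 12$, $d_4\equiv d_2\bmod 24$, and $\mathcal G(SU(5))$ is in bijection with $(\mathbb Z/12)^*/\{\pm1\}\times(\mathbb Z/24)^*/\{\pm1\}$, a set of order $8$.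

For $n=4$ the conjecture predicts $\frac{\varphi(6)}2\cdot\frac{\varphi(24)}2=1\cdot4=4$. So it is false. The indices $[U_p:D_p]$ for $n\ge5$ are not computed here.

## 3. Pointwise products, localization, and the lattice $R$

This section shows that $D_p$ is determined by the image of integral self-maps of $X$, and that this image is not too small. All targets are connected groups or simply connected spaces, so we do not distinguish based from free homotopy classes.

The input is a theorem from Hilton–Mislin–Roitberg, *Localization of nilpotent groups and spaces*, Ch. II (cited as HMR below). For $W$ a finite connected complex and $G$ a connected topological group of CW type, $[W,G]$ is a nilpotent group under pointwise product, and $[W,G]\to[W,G_{(P)}]$ is $P$-localization.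

*First consequence.* $[A,X_{(p)}]=[A,X]\otimes\mathbb Z_{(p)}=\tilde K^0(\mathbb{CP}^n)\otimes\mathbb Z_{(p)}$. So the restriction of a map $X\to X_{(p)}$ has a class $\kappa$ with $\mathbb Z_{(p)}$-coefficients, $d(f)=d(\kappa)$ holds as before, and $D_p\subset U_p$.

*Second consequence.* Since $x_{2i+1}$ is primitive, $(f\cdot g)^*x_{2i+1}=f^*x_{2i+1}+g^*x_{2i+1}$. So $f\mapsto(f^*x_{2i+1})_i$ is a homomorphism on $[X,X]$, and so is $d$. The same holds with target $X_{(p)}$. Let
$$R=d([X,X])\subset\mathbb Z^n .$$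
The homomorphism $d:[X,X_{(p)}]\to\mathbb Z_{(p)}^n$ is the $p$-localization of $d:[X,X]\to\mathbb Z^n$. Localization is exact, so its image is $R\otimes\mathbb Z_{(p)}$, and therefore
$$D_p=(R\otimes\mathbb Z_{(p)})\cap(\mathbb Z_{(p)}^*)^n. \tag{4}$$

*Third consequence.* The classes $x_{2i+1}$ identify $X_{(0)}$ with $\prod_iK(\mathbb Q,2i+1)$, so $[X,X_{(0)}]=\bigoplus_iH^{2i+1}(X;\mathbb Q)$. The map $[X,X]\to[X,X_{(0)}]$ is rationalization, so every element of the target has a positive multiple in the image. Hence the image of $[X,X]$ in the free group $\bigoplus_iH^{2i+1}(X;\mathbb Z)$ has full rank, and there is $M\ge1$ with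
$$M\cdot\bigoplus_iH^{2i+1}(X;\mathbb Z)\ \subset\ \mathrm{im}\Big([X,X]\to\bigoplus_iH^{2i+1}(X;\mathbb Z)\Big). \tag{5}$$
In particular $M\mathbb Z^n\subset R$. Since $(1,\dots,1)\in R$, (4) gives
$$D_p\supset\{d\in\mathbb Z_{(p)}^n: d\equiv(1,\dots,1)\bmod p^k\}\quad\text{for } k\ge\max(1,v_p(M)). \tag{6}$$

## 4. Three explicit self-maps, and $SU(2)$, $SU(3)$, $SU(4)$ by hand

**The identity** has class $x$.

**Transposition** $B\mapsto B^T$. Write $R(z,\ell)=1+(z-1)P_\ell$ with $P_\ell$ the orthogonal projection. Then $P_\ell^T=\overline{P_\ell}=P_{\bar\ell}$, so $R(z,\ell)^T=R(z,\bar\ell)$. Since $\ell_0$ is real, transposition sends the point $R(z,\ell)R(z,\ell_0)^{-1}$ to $R(z,\ell_0)^{-1}R(z,\bar\ell)$. The order of factors does not matter in $K^{-1}$, and complex conjugation on $\mathbb{CP}^n$ pulls $L$ back to $\bar L=L^{-1}$. So the class is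
$$L^{-1}-1=(1+x)^{-1}-1=-x+x^2-x^3+x^4-\cdots .$$

**The pinch map** $X\to S^{2n+1}\to X$. The first map is $SU(n+1)\to SU(n+1)/SU(n)$ and the second is a generator of $\pi_{2n+1}(SU(n+1))=\pi_{2n+1}(SU)\cong\mathbb Z$. The first map sends $A_{n-1}\subset SU(n)$ to a point. The generator of $H^{2n+1}(S^{2n+1})$ pulls back to a generator of $QH^{2n+1}(X)$, which restricts isomorphically to $A$, so $A/A_{n-1}=S^{2n+1}\to S^{2n+1}$ has degree $\pm1$. Hence the class is the image of a generator of $\tilde K^0(\mathbb{CP}^n/\mathbb{CP}^{n-1})=\tilde K^0(S^{2n})$, which is $\pm x^n$.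

Pointwise products of extendable classes are extendable, so the extendable classes form a subgroup of $\tilde K^0(\mathbb{CP}^n)$.

For $n=1$, $A=SU(2)=S^3$ and there is nothing to extend. For $n=2$, the identity and the pinch map give $x,x^2$: everything extends. For $n=3$, identity times transpose has class $x^2-x^3$, the pinch map gives $\pm x^3$, and so $x,x^2,x^3$ all extend.

**Proof of Theorem B, given Theorem A.** For $n=3$ all classes extend, so $R\otimes\mathbb Z_{(p)}=\Lambda_p$. By (4), $D_p=U_p$ for all $p$, and Theorem A gives $|\mathcal G(SU(4))|=\varphi(6)/2=1$. $\square$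

One can see this group concretely. By (2), $d=(a,\,a+2b,\,a+6b+6c)$. A triple of $2$-adic units always has this form over $\mathbb Z_{(2)}$. A triple of units at $3$ has this form iff $d_3\equiv d_1\bmod3$. What is left is $(\mathbb Z/3)^*$, and the signs kill it.

For $n=4$ the three maps give only $x$, $x^2-x^3+x^4$ and $x^4$, of rank $3$. Composition does not help: the degree vectors are $(1,1,1,1)$, $(-1,1,-1,1)$ and $\pm(0,0,0,24)$, and the subgroup they span is closed under coordinatewise multiplication. Something genuinely new is needed to decide about $x^3$. Sections 7–13 do this. First we prove Theorem A, so that it is clear what is at stake.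

## 5. The genus as a set of unit tuples

Let $n\ge3$, let $T$ be the set of primes $p\le n$, and $T'$ the set of the other primes. For a set $P$ of primes, $\mathbb Z_{(P)}$ means that all primes outside $P$ are inverted.

**Step 1: primes $p>n$ carry no information.** A generator of $\pi_{2i+1}(X)\cong\mathbb Z$, $1\le i\le n$, pulls $x_{2i+1}$ back to $\pm i!$ times a generator by (1), because $\mathrm{ch}$ of a generator of $\tilde K^{-1}(S^{2i+1})$ is integral and primitive. Multiply these spheres together with the group law to get $\prod_iS^{2i+1}\to X$. Since $x_{2i+1}$ is primitive, it pulls back to $\pm i!\,s_{2i+1}$. For $p>n$ each $i!$ is a $p$-local unit, so $X_{(p)}\simeq\prod_iS^{2i+1}_{(p)}$ (Serre). Self-maps of the factors of arbitrary unit degree give $D_p=(\mathbb Z_{(p)}^*)^n$ for $p\notin T$.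

Define
$$\mathcal D=\Big(\prod_{p\in T}(\mathbb Z_{(p)}^*)^n/D_p\Big)\Big/\{\pm1\}^n,$$
with $\{\pm1\}^n$ embedded diagonally. We construct a bijection $\theta:\mathcal G(X)\to\mathcal D$.

**Step 2: the structure of $Y\in\mathcal G(X)$.** This step provides integral generators to compare with. As in the example of Section 2, $Y$ is simply connected. Its homology is finitely generated in each degree and $H_*(Y;\mathbb Z_{(p)})\cong H_*(X;\mathbb Z_{(p)})$ for all $p$. So $H_*(Y;\mathbb Z)$ is free of finite total rank, and $Y$ is equivalent to a finite complex. Taking indecomposables commutes with localization, so $QH^*(Y;\mathbb Z)\otimes\mathbb Z_{(p)}\cong QH^*(X;\mathbb Z_{(p)})$. Hence $QH^{2i+1}(Y;\mathbb Z)\cong\mathbb Z$ for $1\le i\le n$, and $QH^*$ vanishes in the other positive degrees. Let $y_i\in H^{2i+1}(Y;\mathbb Z)$ represent a generator; it is unique up to sign modulo decomposables. Since $H^*(Y;\mathbb Z)$ is torsion-free and $y_i$ has odd degree, $y_i^2=0$. The map $\Lambda(y_1,\dots,y_n)\to H^*(Y;\mathbb Z)$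 is onto at each prime, between free modules of equal rank, so it is an isomorphism.

**Step 3: the invariant $\theta$.** Choose equivalences $e_p:Y_{(p)}\to X_{(p)}$ and write $e_p^*x_{2i+1}=u_{p,i}\,y_i$ modulo decomposables, $u_{p,i}\in\mathbb Z_{(p)}^*$. Put $\theta(Y)=[(u_p)_{p\in T}]\in\mathcal D$. Any other choice of $e_p$ is $a e_p$ with $a$ a self-equivalence of $X_{(p)}$, which multiplies $u_p$ by $d(a)\in D_p$. Changing the sign of $y_i$ changes $u_{p,i}$ by a sign independent of $p$. A homotopy equivalence $Y\simeq Y'$ transports all choices. So $\theta$ is well defined.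

**Step 4: $\theta$ is surjective.** Take a class $[(u_p)]$. By the Chinese remainder theorem choose integers $c_i$ with $c_i\equiv u_{p,i}\bmod p^k$ for all $p\in T$, with $k$ large. Then $c_i$ is prime to all $p\in T$, in particular nonzero, and $c/u_p\equiv1\bmod p^k$ lies in $D_p$ by (6). So the class is represented by $u_p=c$ for all $p\in T$.

Let $Y$ be the homotopy pullback of
$$X_{(T)}\longrightarrow X_{(0)}\xleftarrow{\ \gamma\ }X_{(T')},$$
where $\gamma$ is rationalization followed by the self-equivalence $x_{2i+1}\mapsto c_ix_{2i+1}$ of $X_{(0)}$. Let $\alpha,\beta$ be the projections of $Y$ to $X_{(T)}$ and $X_{(T')}$.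

*Homotopy groups.* In a finite-dimensional $\mathbb Q$-vector space let $\Lambda_1$ be a full $\mathbb Z_{(T)}$-lattice and $\Lambda_2$ a full $\mathbb Z_{(T')}$-lattice. Scaling a basis gives a full $\mathbb Z$-lattice $N$ contained in both, so $\Lambda_1+\Lambda_2\supset(\mathbb Z_{(T)}+\mathbb Z_{(T')})N$. By partial fractions $\mathbb Z_{(T)}+\mathbb Z_{(T')}=\mathbb Q$, so the sum is everything. Likewise there is a $\mathbb Z$-lattice $N'$ with $\Lambda_1\subset\mathbb Z_{(T)}N'$ and $\Lambda_2\subset\mathbb Z_{(T')}N'$, so $\Lambda_1\cap\Lambda_2\subset N'$ is finitely generated. Apply this to the images of $\pi_k(X_{(T)})$ and $\pi_k(X_{(T')})$ in $\pi_k(X_{(0)})$. The Mayer–Vietoris sequence of the pullback breaks into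
$$0\to\pi_k(Y)\to\pi_k(X_{(T)})\oplus\pi_k(X_{(T')})\to\pi_k(X_{(0)})\to0 .$$
So $\pi_k(Y)$ is an extension of a finitely generated group by finite torsion, hence finitely generated. Since $\pi_1(X)=\pi_2(X)=0$, $Y$ is connected and $\pi_1(Y)=0$. Tensor the sequence with the flat ring $\mathbb Z_{(T)}$. As $\mathbb Z_{(T)}\otimes\mathbb Z_{(T')}=\mathbb Q$, the middle right summand becomes $\pi_k(X_{(0)})$ and cancels against the last term, so $\alpha$ is $T$-localization. In the same way $\beta$ is $T'$-localization. Thus $Y_{(p)}\simeq X_{(p)}$ for all $p$, and $Y\in\mathcal G(X)$.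

*Its invariant.* In $QH^{2i+1}(Y;\mathbb Q)$ we have $\alpha^*x_{2i+1}=c_i\,\beta^*x_{2i+1}$. The lattice $QH^{2i+1}(Y;\mathbb Z)$ is the intersection of its two localizations,
$$\mathbb Z_{(T)}\,c_i\beta^*x_{2i+1}\cap\mathbb Z_{(T')}\,\beta^*x_{2i+1}=\mathbb Z\,\beta^*x_{2i+1},$$
because $c_i$ is a unit in $\mathbb Z_{(T)}$. So $y_i=\beta^*x_{2i+1}$. For $p\in T$ the localization of $\alpha$ serves as $e_p$ and gives $u_p=c$. Hence $\theta(Y)=[c]$.

**Step 5: $\theta$ is injective.** Let $\theta(Y)=\theta(Y')$. Change signs of the $y_i$, and compose the $e_p'$ with self-equivalences of $X_{(p)}$; for $p\notin T$ all unit degrees are available by Step 1. We may assume $u_p=u_p'$ for every prime $p$. Then $g_p=(e_p')^{-1}e_p:Y_{(p)}\to Y'_{(p)}$ satisfies $g_p^*y_i'=y_i$ modulo decomposables. We must correct the $g_p$ so that they agree rationally.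

The classes $y_i$ identify $Y_{(0)}$ with $\prod K(\mathbb Q,2i+1)$, and similarly for $Y'$, so maps into these spaces are determined by cohomology. Let $r_0:Y_{(0)}\to Y_{(0)}'$ have $r_0^*y_i'=y_i$. Rationally $g_p=r_0\nu_p$, where $\nu_p^*y_i=g_p^*y_i'=y_i+w_{p,i}$ with $w_{p,i}$ decomposable in $H^{2i+1}(Y;\mathbb Z_{(p)})$. Call an algebra automorphism of this form *unipotent*.

*Realizing unipotent automorphisms.* Let $w_i\in H^{2i+1}(X;\mathbb Z_{(p)})$ be decomposable and divisible by $M$. By (5), localized at $p$, there is $f:X\to X_{(p)}$ with $f^*x_{2i+1}=w_i$ for all $i$. The pointwise product of the localization map $X\to X_{(p)}$ with $f$ induces $x_{2i+1}\mapsto x_{2i+1}+w_i$. So every unipotent automorphism of $H^*(X;\mathbb Z_{(p)})$ congruent to $1$ modulo $p^{v_p(M)}$ is induced by a self-equivalence of $X_{(p)}$. Conjugating by $e_p$ gives the same for $Y_{(p)}$.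

*Correction.* By the Chinese remainder theorem choose decomposable $m_i\in H^{2i+1}(Y;\mathbb Z)$ with $m_i\equiv w_{p,i}\bmod p^{v_p(M)}$ for the finitely many $p\mid M$. Let $\mu:Y_{(0)}\to Y_{(0)}$ have $\mu^*y_i=y_i+m_i$. For every $p$, $\mu^*(\nu_p^*)^{-1}$ is unipotent over $\mathbb Z_{(p)}$ and congruent to $1$ modulo $p^{v_p(M)}$, so it equals $a_p^*$ for a self-equivalence $a_p$ of $Y_{(p)}$. Rationally $a_p=\nu_p^{-1}\mu$, and therefore all $g_pa_p$ have the same rationalization $r_0\mu$.

By HMR, Theorem II.5.1 (for $W$ a finite connected complex and $Z$ nilpotent of finite type, $[W,Z]$ is the pullback of the $[W,Z_{(p)}]$ over $[W,Z_{(0)}]$), there is $g:Y\to Y'$ localizing to the equivalences $g_pa_p$. So $g$ is an equivalence. Thus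
$$\theta:\mathcal G(SU(n+1))\to\mathcal D\quad\text{is a bijection.} \tag{7}$$

## 6. Counting: the proof of Theorem A

**Step 1: unit tuples in $\Lambda_p$.** By (2), $a_1,\dots,a_{i-1}$ are determined by $d_1,\dots,d_{i-1}$, and given these, the allowed $d_i$ form a coset of $i!\,\mathbb Z_{(p)}$. Writing $\kappa=\sum_kb_kL^k$ with $b_k\in\mathbb Z_{(p)}$ and using (3), $d_i(\kappa)=\sum_kb_kk^i$. By Fermat, $d_i\equiv d_{i-p+1}\bmod p$ for $i\ge p$. So for $i\ge p$, once the earlier $d$'s are units, the whole coset (of $i!\,\mathbb Z_{(p)}\subset p\,\mathbb Z_{(p)}$) consists of units.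

**Step 2: the size of $U_p$.** For large $k$, $\Lambda_p\supset p^k\mathbb Z_{(p)}^n$; this forces $k\ge v_p(i!)$ for all $i\le n$. Count tuples modulo $p^k$ coordinate by coordinate. An element of the projection of $\Lambda_p$ to the first $i$ coordinates whose first $i-1$ coordinates are divisible by $p^k$ can be corrected, by subtracting an element of $p^k\mathbb Z_{(p)}^i$, to one whose first $i-1$ coordinates are $0$. So also modulo $p^k$ the choices for $d_i$ form a coset of $i!\,\mathbb Z/p^k$. If $i<p$, then $i!$ is a unit and there are $\varphi(p^k)$ unit choices. If $i\ge p$, there are $p^{k-v_p(i!)}=\varphi(p^k)/\varphi(p^{v_p(i!)})$ choices, all units. In both cases the number is $\varphi(p^k)/\varphi(p^{v_p(i!)})$, so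
$$|U_p\bmod p^k|=\varphi(p^k)^n\Big/\prod_{i\le n}\varphi(p^{v_p(i!)}).$$

**Step 3: $U_p$ is a group.** By (3), $\Lambda_p$ is spanned by the vectors $(k^i)_i$, $k\in\mathbb Z$, so it is closed under multiplication. Thus $U_p\bmod p^k$ is a nonempty multiplicatively closed subset of the finite group $((\mathbb Z/p^k)^*)^n$, hence a subgroup, and $U_p$ is its full preimage. Step 2 gives
$$\prod_{p\in T}[(\mathbb Z_{(p)}^*)^n:U_p]=\prod_{p\in T}\prod_{i\le n}\varphi(p^{v_p(i!)})=\prod_{i\le n}\varphi(i!).$$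

**Step 4: signs.** The self-maps $B\mapsto B^{-1}$ and $B\mapsto B^T$ of $X$ have degree vectors $(-1,\dots,-1)$ and $((-1)^i)_i$, which therefore lie in all $D_p$. They generate a group of order $4$ that meets every pair $(\varepsilon_1,\varepsilon_2)$ of signs exactly once. Let $\varepsilon\in\{\pm1\}^n\cap\bigcap_{p\in T}D_p$. After multiplying by one of these four we may assume $\varepsilon_1=\varepsilon_2=1$. Suppose $i\ge3$ is minimal with $\varepsilon_i=-1$. Since $3\in T$ and $D_3\subset U_3$, $\varepsilon=d(\sum a_jx^j)$ over $\mathbb Z_{(3)}$. As $d(x)=(1,\dots,1)$, triangularity gives $a_1=1$, $a_2=\dots=a_{i-1}=0$, and then $1+i!\,a_i=-1$, i.e. $i!\,a_i=-2$. This is impossible for $a_i\in\mathbb Z_{(3)}$ because $3\mid i!$. So the intersection has order exactly $4$, and $\{\pm1\}^n$ has image of order $2^{n-2}$ in $\prod_{p\in T}(\mathbb Z_{(p)}^*)^n/D_p$.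

**Conclusion.** By (7),
$$|\mathcal G(SU(n+1))|=|\mathcal D|=2^{-(n-2)}\prod_{i\le n}\varphi(i!)\cdot\prod_{p\le n}[U_p:D_p].$$
The indices are finite by (6), and $\varphi(1!)=\varphi(2!)=1$, so this is Theorem A. $\square$

## 7. $SU(5)$: the Stiefel manifold $V=SU(5)/SU(3)$ and a direct attempt at $x^3$

From now on $n=4$ and $A=\Sigma\mathbb{CP}^4$. By Section 4, $x$, $x^2-x^3$ and $x^4$ extend over $SU(5)$. So everything depends on which multiples $mx^3$ extend.

The class $mx^3$ vanishes on $\Sigma\mathbb{CP}^2\subset SU(3)$, so the natural attempt is to build the extension on $V=SU(5)/SU(3)$. Let $\pi:SU(5)\to V$ be the projection. The map $A\to V$ collapses $A_2=\Sigma\mathbb{CP}^2$ and embeds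
$$C:=\Sigma(\mathbb{CP}^4/\mathbb{CP}^2)=S^7\cup_\eta e^9$$
as the $9$-skeleton. The attaching map is $\eta$ since $Sq^2t^3=3t^4\ne0$ mod $2$. Moreover
$$V=C\cup_\phi e^{16},\qquad\phi\in\pi_{15}(C).$$
The bottom cell $i:S^7=\Sigma(\mathbb{CP}^3/\mathbb{CP}^2)\subset C$ is the subspace $SU(4)/SU(3)$ of $V$.

As in Section 1, $[C,SU(5)]=[C,SU]=\tilde K^0(\mathbb{CP}^4/\mathbb{CP}^2)=\mathbb Z\{x^3,x^4\}$. Let $h_m:C\to SU(5)$ have class $mx^3$. Then $h_m\circ i=mu$ with $u$ a generator of $\pi_7(SU(5))=\pi_7(SU)\cong\mathbb Z$. Let $u'\in\pi_8(BSU(5))$ be adjoint to $u$, and put $v'=mu'$.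

The map $h_m$ extends over $V$ iff $h_m\phi=0$ in $\pi_{15}(SU(5))$. If it does, composing the extension with $\pi$ gives a self-map of $SU(5)$ of class $mx^3$. So the attempt succeeds for $m$ if $h_m\phi=0$. Sections 8–10 compute this class and show that it vanishes for $m=2$.

For $m$ odd it does not vanish (it cannot, once Theorem C is proved), and this is where the attempt stops. A self-map of $SU(5)$ of class $x^3$ need not factor through $V$, so $h_1\phi\neq0$ does not exclude it. There are cells such as $e^9\times e^3$ and $e^9\times e^5$ over which the map is free to be nontrivial. Section 11 explains how to get past this.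

## 8. The obstruction is $v'\circ J\chi$

The purpose of this section is to trade the unknown attaching map $\phi$ for the $J$-image of a clutching function. We write $\Sigma$ for suspension of spaces and $E$ for suspension of homotopy elements.

The projection $V\to S^9=SU(5)/SU(4)$ is the unit sphere bundle of $\zeta=SU(5)\times_{SU(4)}\mathbb C^4$, with fibre $SU(4)/SU(3)=S^7$, and $\zeta\oplus\mathbb C=SU(5)\times_{SU(4)}\mathbb C^5$ is trivial. Let $\chi\in\pi_8(U(4))$ be the clutching map, also viewed in $\pi_8(SO(8))$. Recall two classical facts. The Thom space $\mathrm{Th}(\zeta)$ is the mapping cone of $V\to S^9$. And for a bundle over a sphere,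
$$\mathrm{Th}(\zeta)=S^8\cup_{J\chi}e^{17},\qquad J\chi\in\pi_{16}(S^8),$$
with $S^8$ the Thom space over a point.

Collapsing $S^9\subset\mathrm{Th}(\zeta)$ gives a map $\mathrm{Th}(\zeta)\to\Sigma V$. By naturality of mapping cones for the inclusion of $(S^7\to *)$ into $(V\to S^9)$, it restricts on $S^8=\Sigma S^7$ to $\Sigma i:S^8\to\Sigma C\subset\Sigma V$. So we have a map of pairs $(\mathrm{Th}(\zeta),S^8)\to(\Sigma V,\Sigma C)$. It is an isomorphism on $H_{17}$ because $H_{17}(S^9)=H_{16}(S^9)=0$. By the relative Hurewicz theorem, $\pi_{17}(\mathrm{Th}(\zeta),S^8)$ and $\pi_{17}(\Sigma V,\Sigma C)$ are infinite cyclic, generated by the characteristic maps, whose boundaries are $J\chi$ and $E\phi$. Naturality of the boundary gives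
$$E\phi=\pm(\Sigma i)\circ J\chi .$$
The adjoint $\Sigma C\to BSU(5)$ of $h_m$ restricts to $v'$ on $S^8$. Hence
$$\text{the adjoint of } h_m\circ\phi\in\pi_{15}(SU(5))\ \text{ is }\ \pm v'\circ J\chi\in\pi_{16}(BSU(5)). \tag{8}$$

## 9. Computing $v'\circ J\chi$

We use these rules for composition in homotopy groups: $\alpha\circ(\beta+\gamma)=\alpha\beta+\alpha\gamma$; $(\alpha+\beta)\circ E\gamma=\alpha\circ E\gamma+\beta\circ E\gamma$; $[\alpha,\beta]\circ E(\gamma\wedge\delta)=[\alpha\circ E\gamma,\beta\circ E\delta]$ for Whitehead products; and $(2\iota_8)\circ\alpha=2\alpha+[\iota_8,\iota_8]\circ H(\alpha)$, up to the sign convention for $H$, for $\alpha\in\pi_{15}(S^8)$. Here $H$ is the Hopf invariant, $\eta_k$ generates $\pi_{k+1}(S^k)$ and $2\eta_k=0$ for $k\ge3$. Let $\sigma_8\in\pi_{15}(S^8)$ be the Hopf map with cofibre $\mathbb OP^2$, so $H(\sigma_8)=\pm\iota_{15}$; $\sigma_k=E^{k-8}\sigma_8$, with stable class $\sigma$.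

**Step 1: the Hopf invariant of $J\chi$.** Let $\mathrm{ev}:SO(8)\to S^7$ be evaluation. For the sphere bundle $V\to S^9$, $\mathrm{ev}_*\chi=\pm\partial\iota_9\in\pi_8(S^7)=\mathbb Z/2$. Now $\pi_8(V)=\pi_8(S^7\cup_\eta e^9)=0$, so $\partial:\pi_9(S^9)\to\pi_8(S^7)$ is onto and $\mathrm{ev}_*\chi=\eta_7$. By the classical formula $H(J\chi)=\pm E^8\mathrm{ev}_*\chi$, we get $H(J\chi)=\eta_{15}$. Since $\pi_{16}(S^8)=E\pi_{15}(S^7)\oplus\sigma_8\circ\pi_{16}(S^{15})$ and $H(\sigma_8\eta_{15})=\eta_{15}$,
$$J\chi=E\beta+\sigma_8\eta_{15},\qquad\beta\in\pi_{15}(S^7).$$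

**Step 2: $\beta$ stably.** The image of $\chi$ in $\pi_8(U(5))=\pi_8(U)=0$ vanishes, hence so does its image in $\pi_8(SO(10))$, and $E^2J\chi=0$. Stably this reads $\beta+\sigma\eta=0$. Since $\pi_8^s$ has exponent $2$ and the stable ring is graded commutative, $\beta=\sigma\eta=\eta\sigma$ stably. So $\beta-\eta_7\sigma_8$ lies in the kernel of $E^\infty:\pi_{15}(S^7)\to\pi_8^s$.

**Step 3: that kernel.** By Toda (*Composition methods*, Thm 7.1), $\pi_{15}(S^7)=\mathbb Z_2\{\sigma'\eta_{14}\}\oplus\mathbb Z_2\{\bar\nu_7\}\oplus\mathbb Z_2\{\varepsilon_7\}$ and $\pi_8^s=\mathbb Z_2\{\bar\nu\}\oplus\mathbb Z_2\{\varepsilon\}$. By Toda, Lemma 5.14, $E^2\sigma'=2\sigma_9$. (We use only that $E^2\sigma'$ is twice some element, so conventions for $\sigma_9$ do not matter.) Hence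
$$E^2(\sigma'\eta_{14})=(2\sigma_9)\circ\eta_{16}=\sigma_9\circ(2\eta_{16})=0,$$
while $\bar\nu_7,\varepsilon_7$ map to a basis of $\pi_8^s$. So the kernel is $\{0,\sigma'\eta_{14}\}$. Moreover $E(\sigma'\eta_{14})$ lies in the kernel of $E:\pi_{16}(S^8)\to\pi_{17}(S^9)$, which by the EHP sequence is $\{0,[\iota_8,\iota_8]\eta_{15}\}$. Altogether
$$J\chi=\sigma_8\eta_{15}+\eta_8\sigma_9+\epsilon\,[\iota_8,\iota_8]\eta_{15},\qquad\epsilon\in\{0,1\}. \tag{9}$$

**Step 4: compose with $v'$.** We have $v'\eta_8\in\pi_9(BSU(5))=\pi_8(SU(5))=\pi_8(SU)=0$. So $v'\eta_8\sigma_9=0$, and $v'\circ[\iota_8,\iota_8]\circ\eta_{15}=[v',v']\circ\eta_{15}=[v',v'\eta_8]=0$. Thus for every $m$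
$$v'\circ J\chi=v'\circ\sigma_8\circ\eta_{15}. \tag{10}$$
In particular $2(v'\sigma_8\eta_{15})=v'\sigma_8(2\eta_{15})=0$, so $2h_m\phi=0$.

## 10. The class $2x^3$ extends

**Step 1: $h_2\phi=0$.** For $m=2$, $v'=2u'=u'\circ(2\iota_8)$ and
$$(2u')\circ\sigma_8=u'\circ(2\sigma_8\pm[\iota_8,\iota_8])=2(u'\sigma_8)\pm[u',u'].$$
Since $\eta_{15}$ is a suspension,
$$(2u')\sigma_8\eta_{15}=u'\sigma_8(2\eta_{15})\pm[u',u']\eta_{15}=0\pm[u',u'\eta_8]=0 .$$
By (8) and (10), $h_2\phi=0$.

**Step 2: the "if" half of Theorem C.** By Step 1, $h_2$ extends over $V$. Composing with $\pi$ gives a self-map of $SU(5)$ whose restriction to $A$ is $A\to C\to SU(5)$, of class $2x^3$. With the maps of Section 4, pointwise products realize exactly the span of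
$$x,\quad x^2-x^3,\quad 2x^3,\quad x^4,$$
that is, all $ax+bx^2+cx^3+ex^4$ with $b+c$ even.

## 11. Comparing two maps on the two-factor cells

Now suppose that $F:SU(5)\to SU(5)$ has class $ax+bx^2+cx^3+ex^4$ with $m:=b+c$ odd. Add $-b$ times the class $-x+x^2-x^3+x^4$; the result is $(a+b)x+mx^3+(e-b)x^4$. So, after multiplying $F$ pointwise by powers of the maps of class $L^{-1}-1$, $x$ and $x^4$, we may assume that $F|_A$ has class $mx^3$, $m$ odd. We look for a contradiction.

The difficulty was that $F$ need not factor through $V$. The way past it is to compose with $j:SU(5)\to SU$. There the obstruction $jh_m\phi$ vanishes, so a map through $V$ does exist. On a subcomplex whose extra cells are all even-dimensional, K-theory forces $jF$ to agree with it. But $jF$ lands in $SU(5)$, so it dies in $Q=SU/SU(5)$. Hence a certain explicit map to $Q$ is null-homotopic on that subcomplex, and Steenrod operations will show that it is not.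

**Step 1: the subcomplex.** $SU(5)$ has the standard CW structure with cells $e_{i_1}\cdots e_{i_k}$, $4\ge i_1>\dots>i_k\ge1$, where $e_i=A_i\setminus A_{i-1}$ has dimension $2i+1$ (Yokota; Steenrod–Epstein, Ch. IV); here $A_0$ is a point.

**Lemma.** $A_iA_i=A_iA_{i-1}$.

*Proof.* Let $Q_i$ be the set of all $R(z,\ell)$ with $\ell\subset\mathbb C^{i+1}$, and $\rho(g)=g\,R(\det g,\ell_0)^{-1}$. Moving $R(z,\ell_0)^{-1}$ to the right past $R(w,m)$ replaces $m$ by $R(z,\ell_0)^{-1}m$, so
$$R(z,\ell)R(z,\ell_0)^{-1}R(w,m)R(w,\ell_0)^{-1}=\rho\big(R(z,\ell)R(w,R(z,\ell_0)^{-1}m)\big).$$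
Hence $A_iA_k=\rho(Q_iQ_k)$, and it suffices to show $Q_iQ_i\subset Q_iQ_{i-1}$. Let $g=R(z,\ell)R(w,m)$ with $\ell,m\subset\mathbb C^{i+1}$. If $\ell=m$, then $g=R(zw,\ell)\in Q_i$. If $\ell\neq m$, put $P=\ell+m$, and choose a unit vector $v\in P\cap\mathbb C^i$, which is nonzero since $\dim P=2$. The map $g$ preserves $P$ and is the identity on $P^\perp$. Write $g|_P$ as a matrix in an orthonormal basis $(v,v')$. Then
$$\det\big(g|_P-\mathrm{diag}(b,1)\big)=\det g-g_{11}-b(g_{22}-1),\qquad g_{11}=\det g\cdot\overline{g_{22}},$$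
the second equality by unitarity. If $g_{22}\ne1$, the determinant vanishes for $b=\det g\,(1-\overline{g_{22}})/(g_{22}-1)$, which has modulus $1$. If $g_{22}=1$, it vanishes for every $b$. For such a $b$ with $|b|=1$, the map $g\,R(b,\mathbb Cv)^{-1}$ is unitary on $P$ with eigenvalue $1$, and is the identity on $P^\perp$. So it equals some $R(a,\ell'')$ with $\ell''\subset P$, and $g=R(a,\ell'')R(b,\mathbb Cv)\in Q_iQ_{i-1}$. $\square$

Put $F_2=A_4A_3$. We claim that $F_2$ is the union of all cells with at most two factors. Each such cell lies in $F_2$. Conversely we show by induction on $l$ that every $A_kA_l$ with $k\le 4$ lies in the union of these cells. For $l=0$ this is clear. For $l\ge1$ take $gh$ with $g\in A_k$, $h\in A_l$. If $h\in A_{l-1}$, use induction; otherwise $h\in e_l$. If $g=1$ or $g\in e_{k'}$ with $k'>l$, then $gh$ lies in a cell with at most two factors. If $g\in e_{k'}$ with $k'\le l$, then $gh\in A_lA_l=A_lA_{l-1}$, and induction applies.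

So $F_2$ is compact and a union of cells, hence a subcomplex. It contains $A$, and $F_2/A$ has only even-dimensional cells besides the base point.

**Step 2: cohomology of $F_2$ and $Q$.** The number of cells of $SU(5)$ is $16$, the total rank of its homology, so all cellular differentials vanish. The even cells of dimension $\le16$ are exactly the two-factor cells and the base point, because the only four-factor cell has dimension $24$. So $H^k(SU(5))\to H^k(F_2)$ is an isomorphism for even $k\le16$, and in positive even degrees $H^*(F_2;\mathbb F_2)$ has basis (degrees in parentheses)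
$$x_3x_5\,(8),\quad x_3x_7\,(10),\quad x_3x_9,\ x_5x_7\,(12),\quad x_5x_9\,(14),\quad x_7x_9\,(16). \tag{11}$$
Suspending the Wu formula $Sq^{2k}c_{i+1}=\binom ik c_{i+k+1}+\text{decomposables}$ gives
$$Sq^{2k}x_{2i+1}=\binom ik x_{2i+2k+1} \tag{12}$$
in $SU$, and hence in $SU(5)$ with $x_{2l+1}=0$ for $2l+1>9$. Odd squares vanish on the $x$'s, since $Sq^{2k+1}=Sq^1Sq^{2k}$ and $Sq^1$ kills reductions of integral classes.

Let $Q=SU/SU(5)$ and $r:SU\to Q$. Then $H^*(Q;\mathbb Z)=\Lambda(x_{11},x_{13},x_{15},\dots)$ with $r^*x_{2i+1}=x_{2i+1}$, and $r^*$ is injective, also mod $2$. So (12) holds in $Q$ as well.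

Let $q:F_2\subset SU(5)\xrightarrow{\pi}V\to V/C=S^{16}$. Since $H^*(V)=\Lambda(x_7,x_9)$ and $\pi^*$ preserves these generators, the generator $s_{16}$ satisfies $q^*s_{16}=x_7x_9$ mod $2$.

**Step 3: a null-homotopic composite.** By (10), $h_m\phi$ is torsion, and $\pi_{15}(SU)\cong\mathbb Z$, so $jh_m\phi=0$. Hence $jh_m:C\to SU$ extends to $H:V\to SU$. The maps $jF|_{F_2}$ and $H\pi|_{F_2}$ agree on $A$ up to homotopy, since both restrict to the class $mx^3$. The sequence $\tilde K^{-1}(F_2/A)\to\tilde K^{-1}(F_2)\to\tilde K^{-1}(A)$ is exact and its first term is $0$, because $F_2/A$ has only even cells. So $jF|_{F_2}\simeq H\pi|_{F_2}$. As $rj$ is constant, $rH\pi|_{F_2}\simeq *$. Since $H(C)\subset SU(5)$, $rH$ is constant on $C$ and factors as $V\to V/C=S^{16}\xrightarrow{\kappa}Q$. Therefore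
$$\kappa\circ q\simeq *:F_2\to Q. \tag{13}$$
We also record the boundary of $\kappa$. The characteristic map of $e^{16}$ followed by $H$ is an element of $\pi_{16}(SU,SU(5))\cong\pi_{16}(Q)$ corresponding to $\kappa$, and its boundary is $h_m\phi$. So
$$\partial\kappa=\pm h_m\phi\in\pi_{15}(SU(5)). \tag{14}$$

## 12. Identifying $\kappa$ through the octonionic plane

By (8), (10) and (14), $\kappa$ comes from $v'\sigma_8\eta_{15}$. The purpose of this section is to write $\kappa=y\circ\eta_{15}$ with $y\in\pi_{15}(Q)$ and $\langle x_{15},y\rangle$ odd.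

**Step 1: a Chern class on $\mathbb OP^2$.** Consider $\mathbb OP^2=S^8\cup_{\sigma_8}e^{16}$. Since $\tilde K^1(S^{16})=0$, there is $\xi_0\in\tilde K(\mathbb OP^2)$ restricting to the generator of $\tilde K(S^8)$ that corresponds to $u'$. Let $\omega$ be the generator coming from the top cell. Choose generators $x_8,x_{16}$ of integral cohomology with $\mathrm{ch}\,\xi_0=x_8+\rho\,x_{16}$ and $\mathrm{ch}\,\omega=x_{16}$. Then $x_8^2=\delta x_{16}$ with $\delta=\pm1$, and since $\mathrm{ch}$ is injective here, $\xi_0^2=\delta\omega$. Write $\psi^2\xi_0=16\xi_0+\mu\omega$. As $\psi^2\xi_0\equiv\xi_0^2\bmod 2$, $\mu$ is odd. Since $\psi^2$ multiplies $\mathrm{ch}_8$ by $2^8$, comparing $\mathrm{ch}_8$ gives $256\rho=16\rho+\mu$, so $\rho=\mu/240$.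

For $m\xi_0$ only $c_4$ and $c_8$ can be nonzero. Newton's identities give $4!\,\mathrm{ch}_4=-4c_4$ and $8!\,\mathrm{ch}_8=4c_4^2-8c_8$. The first gives $c_4=-6m\,x_8$. In the second, $8!\,\mathrm{ch}_8=40320\,m\mu/240\cdot x_{16}=168\,m\mu\,x_{16}$ and $4c_4^2=144m^2\delta\,x_{16}$. So
$$c_8(m\xi_0)=\tfrac18(144m^2\delta-168m\mu)\,x_{16}=(18m^2\delta-21m\mu)\,x_{16}, \tag{15}$$
an odd multiple of $x_{16}$, since $m$ and $\mu$ are odd.

**Step 2: models for the fibration.** Let $\mathcal E$ be a contractible free right $SU$-space, $BSU=\mathcal E/SU$, $BSU(5)=\mathcal E/SU(5)$. Then $BSU(5)\to BSU$ is a bundle with fibre $Q$; after choosing $e_0\in\mathcal E$, the fibre inclusion is $k:Q\to BSU(5)$, $gSU(5)\mapsto[e_0g]$. The quotient map $\mathcal E\to\mathcal E/SU(5)$ is a map over $BSU$, and on fibres it is exactly $r:SU\to Q$. Also the principal $SU(5)$-bundle $\mathcal E\to BSU(5)$ restricts along $k$ to $r:SU\to Q$. So the boundary of $r$ is $\partial=\partial_{\mathcal E}\circ k_*$, where $\partial_{\mathcal E}:\pi_{16}(BSU(5))\cong\pi_{15}(SU(5))$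 is, up to sign, the adjunction isomorphism.

Let $N$ be the mapping cylinder of $BSU(5)\to BSU$. The mapping cylinder of $Q\to*$ is the cone $CQ$, and the inclusion of pairs $(CQ,Q)\to(N,BSU(5))$ induces $\pi_{15}(Q)=\pi_{16}(CQ,Q)\cong\pi_{16}(N,BSU(5))$, because $Q$ is the homotopy fibre. Under this isomorphism the boundary to $\pi_{15}(BSU(5))$ corresponds to $k_*$.

**Step 3: the element $y$.** A representing map $\mathbb OP^2\to BSU$ of $m\xi_0$ may be taken to restrict on $S^8$ to the map $v'$ into $BSU(5)$. Composing with the characteristic map of $e^{16}$ gives an element $y\in\pi_{16}(N,BSU(5))\cong\pi_{15}(Q)$ with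
$$k_*y=\pm v'\sigma_8\in\pi_{15}(BSU(5)). \tag{16}$$
Since $H^{15}(BSU(5))=0$ and $c_8$ restricts to $0$ on $BSU(5)$, $c_8$ lifts uniquely to $\bar c_8\in H^{16}(N,BSU(5);\mathbb Z)$. As $H^{16}(\mathbb OP^2,S^8)=H^{16}(\mathbb OP^2)$, (15) shows that $\langle\bar c_8,y\rangle=\pm c_8(m\xi_0)[\mathbb OP^2]$ is odd.

**Step 4: $\bar c_8$ becomes $x_{15}$ on $Q$.** Let $\tau\in H^{16}(CQ,Q)=H^{15}(Q;\mathbb Z)=\mathbb Z x_{15}$ be the pullback of $\bar c_8$, so that $\langle\tau,y\rangle=\pm\langle\bar c_8,y\rangle$. Let $N'$ be the mapping cylinder of $\mathcal E\to BSU$. By naturality the two composites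
$$(C\,SU,SU)\to(CQ,Q)\to(N,BSU(5))\quad\text{and}\quad(C\,SU,SU)\to(N',\mathcal E)\to(N,BSU(5))$$
agree. In $H^{16}(N',\mathcal E)\cong H^{16}(BSU)$ the class $\bar c_8$ becomes $c_8$. Pulling $c_8$ back to $H^{16}(C\,SU,SU)=H^{15}(SU)$ is the cohomology suspension, which gives $\pm x_{15}$. So $r^*\tau=\pm x_{15}=\pm r^*x_{15}$, and as $r^*$ is injective, $\tau=\pm x_{15}$. Hence $\langle x_{15},y\rangle$ is odd.

**Step 5: $\kappa=y\eta_{15}$.** By (14) and Step 2, $k_*\kappa$ is, up to sign, the adjoint of $h_m\phi$; by (8) and (10) this is $\pm v'\sigma_8\eta_{15}$. By (16), $k_*(y\eta_{15})=\pm v'\sigma_8\eta_{15}$. This element has order at most $2$, so signs do not matter and $k_*\kappa=k_*(y\eta_{15})$. The map $k_*$ on $\pi_{16}(Q)$ is injective, since $\partial=\partial_{\mathcal E}k_*$ and $\pi_{16}(SU)=0$. Therefore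
$$\kappa=y\circ\eta_{15},\qquad\langle x_{15},y\rangle\ \text{odd}. \tag{17}$$

## 13. Steenrod operations in the cofibre of $\kappa$

**Step 1: a relation in $C_\kappa=Q\cup_\kappa e^{17}$.** Coefficients are $\mathbb F_2$. Let $\mathbf e\in H^{17}(C_\kappa)$ be the image of the generator of $H^{17}(S^{17})$ under the pinch map. Since $H^{16}(Q)=0$ (products in $H^*(Q)$ start in degree $24$), $\mathbf e\ne0$, and it spans the kernel of $H^{17}(C_\kappa)\to H^{17}(Q)$. In degrees $11,13,15$ the restriction $H^*(C_\kappa)\to H^*(Q)$ is an isomorphism; let $\bar x_{11},\bar x_{13},\bar x_{15}$ be the lifts. By (12) with $i=5$,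
$$Sq^2\bar x_{11}=5\,\bar x_{13}=\bar x_{13},\qquad Sq^4\bar x_{11}=\tbinom52\bar x_{15}=0. \tag{18}$$
In $Q$, $Sq^2x_{15}+Sq^4x_{13}=(7+15)x_{17}=0$. So $Sq^2\bar x_{15}+Sq^4\bar x_{13}=\lambda\mathbf e$ for some $\lambda\in\mathbb F_2$. To find $\lambda$, pull back along the map $S^{15}\cup_\eta e^{17}\to C_\kappa$ induced by $y$, which exists by (17). There $\bar x_{15}$ goes to the generator, because $\langle x_{15},y\rangle$ is odd, and $Sq^2$ is nonzero on it; $\bar x_{13}$ goes to $0$; and $\mathbf e$ goes to the generator. So $\lambda=1$: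
$$Sq^2\bar x_{15}+Sq^4\bar x_{13}=\mathbf e. \tag{19}$$

**Step 2: the coextension.** A null-homotopy of $\kappa q$ gives a map $\psi:\Sigma F_2\to C_\kappa$: on one cone use the null-homotopy in $Q$, on the other the map $CF_2\to CS^{16}\to C_\kappa$ induced by $q$. Such a map is called a coextension of $q$. For example, a null-homotopy of the composite $S^4\xrightarrow{2\iota_4}S^4\xrightarrow{\eta_3}S^3$ gives a map $S^5\to S^3\cup_\eta e^5$ whose pinch to $S^5$ has degree $\pm2$. In our case (13) provides $\psi$, and its composite with the pinch map $C_\kappa\to S^{17}$ is $\pm\Sigma q$. Writing $s$ for suspension in cohomology,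
$$\psi^*\mathbf e=s(x_7x_9)\ne0. \tag{20}$$

**Step 3: the contradiction.** We compute $\psi^*$ of the left side of (19). The available classes come from (11), and the operations are computed with (12) and the Cartan formula.

First, $\psi^*\bar x_{11}=\alpha\,s(x_3x_7)$ with $\alpha\in\mathbb F_2$. In $F_2$,
$$Sq^4(x_3x_7)=Sq^2x_3\cdot Sq^2x_7+x_3\cdot Sq^4x_7=x_5\cdot3x_9+x_3\cdot3x_{11}=x_5x_9\neq0,$$
because $Sq^4x_3=0$ and $x_{11}=0$ in $SU(5)$. By (18), $Sq^4\bar x_{11}=0$, so $\alpha=0$.

Second, by (18), $\psi^*\bar x_{13}=Sq^2\psi^*\bar x_{11}=0$.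

Third, $\psi^*\bar x_{15}=\gamma\,s(x_5x_9)$ with $\gamma\in\mathbb F_2$, and
$$Sq^2(x_5x_9)=2\,x_7x_9+x_5\cdot4\,x_{11}=0 .$$

So applying $\psi^*$ to (19) gives $\psi^*\mathbf e=0$, which contradicts (20). Hence no self-map of $SU(5)$ has a class with $b+c$ odd. With Section 10 this proves the first statement of Theorem C:
$$R=\{d(ax+bx^2+cx^3+ex^4): b+c\ \text{even}\}. \tag{21}$$

In particular $h_m\phi\ne0$ for every odd $m$, as announced in Section 7: otherwise $mx^3$ would extend.

## 14. The group $D_p$ for $SU(5)$ and the order $8$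

By (2), with $S(3,2)=3$, $S(4,2)=7$, $S(4,3)=6$,
$$d_1=a,\qquad d_2=a+2b,\qquad d_3=a+6b+6c,\qquad d_4=a+14b+36c+24e .$$
Hence
$$d_3-d_1=6(b+c),\qquad d_4=6d_1-11d_2+6d_3+24e. \tag{22}$$
By (4) and (21), a tuple of $p$-local units lies in $D_p$ iff the resulting $a,b,c,e$ lie in $\mathbb Z_{(p)}$ and, for $p=2$, $b+c\in2\mathbb Z_{(2)}$.

**The prime $2$.** For a tuple of units, $b=(d_2-d_1)/2\in\mathbb Z_{(2)}$ automatically, and $b+c=(d_3-d_1)/6\in2\mathbb Z_{(2)}$ iff $d_3\equiv d_1\bmod4$. In that case $d_1+d_3\equiv2d_1\bmod4$, so $6(d_1+d_3)\equiv12d_1\equiv4\bmod8$. Then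
$$6d_1-11d_2+6d_3\equiv4-3d_2=d_2+4(1-d_2)\equiv d_2\bmod8 .$$
So $e\in\mathbb Z_{(2)}$ iff $d_4\equiv d_2\bmod8$, and $D_2=\{d_3\equiv d_1\ (4),\ d_4\equiv d_2\ (8)\}$.

**The prime $3$.** Here $b\in\mathbb Z_{(3)}$ always, $c\in\mathbb Z_{(3)}$ iff $d_3\equiv d_1\bmod3$, and $e\in\mathbb Z_{(3)}$ iff $d_4\equiv-11d_2\equiv d_2\bmod3$. So $D_3=\{d_3\equiv d_1\ (3),\ d_4\equiv d_2\ (3)\}$.

**The primes $p\ge5$.** There is no condition.

Together these are the $p$-local conditions $d_3\equiv d_1\bmod12$ and $d_4\equiv d_2\bmod24$. The map $(d_3/d_1,\,d_4/d_2)$ induces an isomorphism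
$$\prod_{p=2,3}(\mathbb Z_{(p)}^*)^4/D_p\ \cong\ (\mathbb Z/12)^*\times(\mathbb Z/24)^*,$$
under which $\varepsilon\in\{\pm1\}^4$ acts as $(\varepsilon_1\varepsilon_3,\ \varepsilon_2\varepsilon_4)$; all four pairs of signs occur. By (7), $\mathcal G(SU(5))$ is in bijection with
$$(\mathbb Z/12)^*/\{\pm1\}\times(\mathbb Z/24)^*/\{\pm1\},$$
of order $2\cdot4=8$. This completes the proof of Theorem C. $\square$

The count agrees with Theorem A. Modulo $2$ all $d_i$ equal $a$, so $U_2$ consists of the $d(\kappa)$ with $a$ odd, and $D_2$ is the subgroup where $b+c$ is even, i.e. where $d_3/d_1\equiv1\bmod4$. The class $x+x^3$ gives $d_3/d_1=7\equiv-1\bmod4$, so $[U_2:D_2]=2$. The parity condition is empty at $3$, so $[U_3:D_3]=1$, and $|\mathcal G(SU(5))|=1\cdot4\cdot2=8$.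

The inequality $|\mathcal G(SU(5))|\ge8$, which already refutes the conjecture, uses less: only that $\theta$ is well defined and surjective, together with the fact from Sections 11–13 that odd $b+c$ is impossible.
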